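\newtheorem{theorem}{Theorem}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{No term model of New Foundations\\ is a model of New Foundations}


\begin{abstract}
The term model of a complete extension of Quine's NF consists of the closed
stratified abstracts $\{x:\Phi\}$, with membership and equality as the
extension decides them. We show that no term model of a consistent complete
extension satisfies NF. All of them violate extensionality, and at one explicit
pair of terms: there is a closed stratified abstract $D$ that NF proves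
nonempty, while for every closed stratified abstract $t$, NF proves
$t\notin D$. The members of $D$ are the sets that, read as binary relations,
have an automorphism group of the smallest possible size, where size is measured
by the ordinals that embed into the group. Closed abstracts are too symmetric
to have an automorphism group of this size. The same argument works in simple
type theory with types indexed by $\mathbb Z$.
\end{abstract}

\section{The question and the answer}

We work in first-order set theory with $\in$ and $=$. A formula is
\emph{stratified} if integers (\emph{types}) can be assigned to its variables so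
that $u$ and $v$ get the same type in every atomic subformula $u=v$, and the
type of $v$ is one more than the type of $u$ in every atomic subformula
$u\in v$. \emph{New Foundations}, NF, is extensionality together with the
existence of $\{x:\phi(x,\vec y)\}$ for every stratified $\phi$. In particular
there is a universal set $V=\{x:x=x\}$.

\paragraph{Term models.}
A theory is here an axiomatization taken under deductive closure, so that it
makes sense to ask which of its axioms are set-existence axioms. A \emph{term}
(or \emph{set abstract}) of a set theory $T$ is an expression $\{x:\Phi\}$,
where $x$ is the only free variable of $\Phi$ and the existence of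
$\{x:\Phi\}$ is an axiom of $T$. If $T$ is complete, its \emph{term model} is
the family of all its terms, where $t\in t'$ holds iff $T\vdash t\in t'$ and
$t=t'$ holds iff $T\vdash t=t'$. A term model of an incomplete theory is the
term model of a complete extension of it.

A term model of $T$ may or may not satisfy $T$. For example, let NFO be
extensionality plus the existence of $\{x:\Phi\}$ for $\Phi$ stratified and
quantifier-free, and let $\mathrm{NF}_2$ be extensionality plus those
comprehension axioms that can be stratified with at most two types. These
theories are not complete, but each decides all equalities and memberships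
between its terms. So one can speak of the term model of each, and that term
model satisfies NFO, respectively $\mathrm{NF}_2$.

For NF we assume consistency; otherwise there is nothing to ask. A
complete extension of NF is presented as NF plus further sentences, none of
which counts as a set-existence axiom. Its terms are therefore exactly the
\emph{closed stratified abstracts}: the expressions $\{x:\Phi\}$ with $\Phi$
stratified and $x$ the only free variable of $\Phi$. The question is:
\begin{quote}
\emph{Is there a consistent complete extension of NF whose term model is a model
of NF?}
\end{quote}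

\paragraph{What extensionality asks for.}
Let $T$ be a consistent complete extension of NF. Its term model is extensional
if and only if \emph{for every closed stratified abstract $t$ with
$T\vdash t\neq\emptyset$ there is a closed stratified abstract $r$ with
$T\vdash r\in t$}. Indeed, if
the term model is extensional and $T\vdash t\neq\emptyset$, then some term lies
in exactly one of $t$ and $\emptyset=\{x:x\neq x\}$, hence in $t$. Conversely,
let $t=\{x:\Phi\}$ and $t'=\{x:\Psi\}$ be unequal in the term model. By
completeness $T\vdash t\ne t'$, so $T$ proves that
$\{x:\Phi\leftrightarrow\neg\Psi\}$ is nonempty. This abstract is stratified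
once the bound variables are renamed and the types shifted so that $x$ gets the
same type in $\Phi$ and in $\Psi$. A term in it belongs to exactly one of $t$
and $t'$.

So extensionality asks for a form of definable choice. If $V$ had a
well-ordering given by a closed stratified abstract, the least member of a
nonempty definable set would be a definable member. The issue is whether, in
some completion of NF, definable members can always be found.
They cannot, and one definable set is a counterexample in all completions.

\paragraph{The theorem.}
Let $\operatorname{Sym}(V)$ be the set of permutations of $V$. For a function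
$f$ write $f[b]=\{f(a):a\in b\}$. For $\sigma\in\operatorname{Sym}(V)$
let $j(\sigma)$ be the permutation $b\mapsto\sigma[b]$ of $V$; its inverse is
$j(\sigma^{-1})$. For a concrete natural number $m$, call $x$
\emph{$m$-symmetric} if $j^m(\pi)(x)=x$ for all
$\pi\in\operatorname{Sym}(V)$. Since $j^{m+1}(\pi)=j^m(j(\pi))$, every
$m$-symmetric set is $(m+1)$-symmetric. Call $x$ \emph{symmetric} if it is
$m$-symmetric for some concrete $m$. This last notion quantifies over concrete
numbers and is used only from outside, never inside a formula of NF.

\begin{theorem}\label{thm:main}
There is a closed stratified abstract $D$ such that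
\begin{enumerate}
\item[\textup{(1)}] $\mathrm{NF}\vdash D\neq\emptyset$;
\item[\textup{(2)}] for each $m$, $\mathrm{NF}\vdash$ ``no member of $D$ is
$m$-symmetric'';
\item[\textup{(3)}] for every closed stratified abstract $t$,
$\mathrm{NF}\vdash t\notin D$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:main}
Let $T$ be any consistent complete extension of NF, with set abstracts those of
NF. Then the term model of $T$ is not a model of NF.
\end{corollary}

\begin{proof}
Since $T\vdash D\neq\emptyset$ and $T$ is consistent, the terms $D$ and
$\emptyset$ are unequal in the term model. Neither has a member there: for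
every term $t$ we have $T\vdash t\notin D$, by (3), and
$T\vdash t\notin\emptyset$. So extensionality fails.
\end{proof}

The corollary uses the convention that completing NF adds no new terms. The
proof says nothing about names for sets given by unstratified formulas.

\paragraph{The idea.}
Closed stratified abstracts are symmetric (Lemma~\ref{lem:inv}), so (3) follows
from (2). For a single $m$ it is easy to find a nonempty definable set without
$m$-symmetric members: take the set of all $x$ that are not $m$-symmetric. It is
nonempty, since $j^m(\pi)$ sends the $m$-fold singleton of $a$ to the $m$-fold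
singleton of $\pi(a)$. But we need one set that works for all $m$, and the
conditions for the various $m$ do not combine into one stratified formula in any
evident way, because the type of $j^m(\pi)$ relative to $\pi$ moves with $m$.

The way out is to look for an extremal object. Read each set $x$ as a binary
relation on $V$ and consider its automorphism group $\operatorname{Aut}(x)$. If
$x$ is symmetric, this group is large: it contains all permutations $j^k(\pi)$
for some $k$. On the other hand, for each $n$ there is a set $Q_n$ whose only
automorphisms are of the form $j^n(\pi)$, and for $n$ well above $k$ there are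
far fewer of these. So \emph{below every symmetric set there is another set with
a smaller automorphism group, and a set with an automorphism group of smallest
size cannot be symmetric.} The condition of having an automorphism group of
smallest size is a single stratified formula, with no mention of $m$.

For this we need a notion of size for which a minimum exists. Without
choice, sizes of sets need not be linearly ordered, let alone well-ordered, so
we measure a set by the ordinals that embed into it; the ordinals of NF
\emph{are} well-ordered. That this measure notices the drop in size from $x$ to
$Q_n$ is a consequence of the Burali-Forti argument, which in NF is a theorem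
rather than a paradox.

Everything below is proved in NF until Section~\ref{sec:strong}. Statements
with $k,m,n$ are schemes over concrete natural numbers.

\section{Types, permutations, and symmetry}

\paragraph{Conventions.}
We use $\langle a,b\rangle=\{\{a\},\{a,b\}\}$, which is two types above $a$ and
$b$ (these must have equal types). Relations and functions are sets of such
pairs, three types above their arguments. The domain of a relation is the set of
first components of its pairs. Write $\iota(a)=\{a\}$ and
$\iota^n[X]=\{\iota^n(a):a\in X\}$.

A correspondence between $a$ and an object $F(a)$ of the same type, given by a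
stratified formula, is a set. If $F(a)$ is $n$ types above $a$, comprehension
does not in general give a set $a\mapsto F(a)$; but it gives the set
$\iota^n(a)\mapsto F(a)$. This is why singletons occur everywhere below. If
$f:X\to Y$ is an injection, then $\{a\}\mapsto\{f(a)\}$ is an injection
$\iota[X]\to\iota[Y]$; we call it the \emph{lift} of $f$.

\paragraph{The operation $j$.}
If $\sigma$ acts on objects of type $0$, then $\sigma$ has type $3$. The
formula $\rho=j(\sigma)$ says that $\langle b,c\rangle\in\rho$ iff
$c=\sigma[b]$; here $b,c$ have type $1$ and $\rho$ has type $4$. So $j$ raises
types by one. It is injective, since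
$j(\sigma)(\{a\})=\{\sigma(a)\}$. Put
\[
G_k=\{j^k(\sigma):\sigma\in\operatorname{Sym}(V)\}.
\]
Both $\iota^k(\sigma)$ and $j^k(\sigma)$ are $k$ types above $\sigma$, so
$\iota^k(\sigma)\mapsto j^k(\sigma)$ is a set and is a bijection
\begin{equation}\label{eq:Gk}
\iota^k[\operatorname{Sym}(V)]\longrightarrow G_k .
\end{equation}
In particular \emph{$G_k$ injects into $\iota^k[V]$}. Clearly
$G_0=\operatorname{Sym}(V)$ and $G_{k+1}\subseteq G_k$. The inclusion is proper:
if $\pi(\emptyset)\neq\emptyset$, then $j^k(\pi)\notin G_{k+1}$, since
$j^k(\pi)=j^{k+1}(\tau)$ would give $\pi=j(\tau)$ by injectivity of $j$, whereas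
$j(\tau)(\emptyset)=\emptyset$.

\begin{lemma}[Invariance]\label{lem:inv}
Let $\Phi(y_1,\dots,y_n)$ be stratified by an assignment $s$ of types
$\geq0$ to all its variables. Then for every
$\sigma\in\operatorname{Sym}(V)$ and all $a_1,\dots,a_n$,
\[
\Phi(a_1,\dots,a_n)\leftrightarrow
\Phi\bigl(j^{s(y_1)}(\sigma)(a_1),\dots,j^{s(y_n)}(\sigma)(a_n)\bigr).
\]
If moreover $\Phi(y)$ has the single free variable $y$ and $s(y)=i$, then
$\{y:\Phi(y)\}$ is $(i+1)$-symmetric. Hence every closed stratified abstract is
provably $m$-symmetric for some $m$.
\end{lemma}

\begin{proof}
Induct on the subformulas of $\Phi$. For $u=v$ with $s(u)=s(v)=i$, use that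
$j^i(\sigma)$ is injective. For $u\in v$ with $s(u)=i$ and $s(v)=i+1$,
\[
a\in b\ \leftrightarrow\ j^i(\sigma)(a)\in j^i(\sigma)[b]=j^{i+1}(\sigma)(b).
\]
Propositional connectives are immediate. For a quantified variable $z$, use that
$j^{s(z)}(\sigma)$ maps $V$ onto $V$, so that the values
$j^{s(z)}(\sigma)(c)$ range over all sets as $c$ does. For
$t=\{y:\Phi(y)\}$ we get
$j^{i+1}(\sigma)(t)=\{j^i(\sigma)(a):\Phi(a)\}=\{b:\Phi(b)\}=t$. The last
statement follows, because any stratification can be shifted so that its types
are $\ge0$.
\end{proof}

To see what the hierarchy measures: no set is $0$-symmetric, since $V$ has more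
than one element and every element is moved by some permutation. The
$1$-symmetric sets are $\emptyset$ and $V$ only: if $a\in x$ and $b\notin x$,
the transposition of $a$ and $b$ moves $x$. The set $\iota[V]$ of singletons is
$2$-symmetric.

\section{Large and small automorphism groups}

For any set $x$ let
\[
\operatorname{Aut}(x)=\{\sigma\in\operatorname{Sym}(V):\forall a,b\,
(\langle a,b\rangle\in x\leftrightarrow
\langle\sigma(a),\sigma(b)\rangle\in x)\}.
\]
Members of $x$ that are not pairs play no role. The definition is stratified,
with $a,b$ of type $0$, with $x$ and $\sigma$ of type $3$, and with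
$\operatorname{Aut}(x)$ of type $4$.

\paragraph{Symmetric sets have large groups.}

\begin{lemma}\label{lem:large}
If $x$ is $(k+3)$-symmetric, then $G_k\subseteq\operatorname{Aut}(x)$.
\end{lemma}

\begin{proof}
Let $\tau=j^k(\pi)$. Then
$j^2(\tau)(\langle a,b\rangle)=\{\tau[\{a\}],\tau[\{a,b\}]\}
=\langle\tau(a),\tau(b)\rangle$, and $x=j^3(\tau)(x)=j^2(\tau)[x]$ by
hypothesis. As $j^2(\tau)$ is injective, $\langle a,b\rangle\in x$ iff
$\langle\tau(a),\tau(b)\rangle\in x$.
\end{proof}

\begin{lemma}\label{lem:transp}
$\iota^{k+3}[V]$ injects into $G_k$.
\end{lemma}

\begin{proof}
Let $(\emptyset\ b)$ be the transposition of $\emptyset$ and $b$, read as the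
identity if $b=\emptyset$. It is three types above $b$, so
$\iota^3(b)\mapsto(\emptyset\ b)$ is a set. It is an injection
$\iota^3[V]\to\operatorname{Sym}(V)$, because $b$ is recovered as the image of
$\emptyset$. Lift it $k$ times and compose with~\eqref{eq:Gk}.
\end{proof}

\paragraph{A first small group, by hand.}
A $3$-symmetric set $x$ has $\operatorname{Aut}(x)=G_0=\operatorname{Sym}(V)$.
We want a relation with a smaller group. The natural candidate is the membership
relation, but $a\in b$ relates objects of different types; so we replace $a$ by
$\{a\}$ and consider
\[
Q_1=\{\langle\{a\},b\rangle:a\in b,\ b\neq\{a\}\}.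
\]
The clause $b\neq\{a\}$ will be used when we pass from $Q_1$ to $Q_n$. We claim
that every automorphism of $Q_1$ lies in $G_1$. In outline: an automorphism
$\sigma$ preserves the domain of $Q_1$, which is $\iota[V]$, so it acts on
singletons as $\{a\}\mapsto\{\tau(a)\}$; and a set $b$ that is not a singleton is
determined by the singletons related to it, so $\sigma$ must send $b$ to
$\tau[b]$. We carry this out for any relation that shares the two properties
used.

\begin{lemma}\label{lem:decode}
Let $R$ be a relation such that
\begin{enumerate}
\item[\textup{(R1)}] the domain of $R$ is $\iota[V]$;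
\item[\textup{(R2)}] if $q\notin\iota[V]$, then for all $a$:
$\langle\{a\},q\rangle\in R\leftrightarrow a\in q$.
\end{enumerate}
Then every $\sigma\in\operatorname{Aut}(R)$ equals $j(\tau)$ for some
$\tau\in\operatorname{Sym}(V)$. The relation $Q_1$ has \textup{(R1)} and
\textup{(R2)}.
\end{lemma}

\begin{proof}
Since $\sigma$ is onto $V$ and preserves $R$ in both directions, $u$ is in the
domain of $R$ iff $\sigma(u)$ is. So by (R1) $\sigma$ maps $\iota[V]$ onto
itself, and $\tau=\{\langle a,c\rangle:\sigma(\{a\})=\{c\}\}$ is a permutation
of $V$ (with $a,c$ of type $0$ and $\sigma$ of type $4$ this is a set).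

Let $q\notin\iota[V]$. Then $\sigma(q)\notin\iota[V]$, and applying (R2) to
$q$ and to $\sigma(q)$ gives
\[
a\in q\ \leftrightarrow\ \langle\{a\},q\rangle\in R\ \leftrightarrow\
\langle\{\tau(a)\},\sigma(q)\rangle\in R\ \leftrightarrow\ \tau(a)\in\sigma(q).
\]
As $\tau$ is onto, $\sigma(q)=\tau[q]$. For $q=\{a\}$ we have
$\sigma(q)=\{\tau(a)\}=\tau[q]$ as well. So $\sigma=j(\tau)$.

For $Q_1$: first components are singletons, and
$\langle\{a\},V\rangle\in Q_1$ for every $a$, because $V$ contains the distinct
sets $\emptyset$ and $V$ and so is not $\{a\}$. This is (R1). If $q$ is not a
singleton, the clause $q\ne\{a\}$ holds automatically, which gives (R2).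
\end{proof}

So $\operatorname{Aut}(Q_1)\subseteq G_1$. Since $G_1$ is a proper subset of
$G_0$, the set $Q_1$ is not $3$-symmetric, and no $3$-symmetric set has a
smallest automorphism group in the sense of inclusion.

\paragraph{Smaller and smaller groups.}
Lemma~\ref{lem:decode} gives $\sigma=j(\tau)$ but no information on $\tau$. To
restrict $\tau$ in turn, we add a copy of $Q_1$ in which each object is replaced
by its singleton. There is room for this copy: by the clause $b\neq\{a\}$,
$Q_1$ relates no singleton to a singleton, since $a\in\{c\}$ forces
$\{c\}=\{a\}$. Repeating this leads to
\[
Q_n=\bigcup_{i<n}\{\langle\iota^{i+1}(a),\iota^i(b)\rangle: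
a\in b,\ b\neq\{a\}\}.
\]
With $a$ of type $0$ and $b$ of type $1$, both components in the $i$-th piece
have type $i+1$. So each piece is a set, and so is the finite union $Q_n$. Of
course $Q_0=\emptyset$.

\begin{lemma}\label{lem:small}
$\operatorname{Aut}(Q_n)\subseteq G_n$. Consequently
$\operatorname{Aut}(Q_n)$ injects into $\iota^n[V]$.
\end{lemma}

\begin{proof}
The second statement follows from the first, because $G_n$ injects into
$\iota^n[V]$. We prove the first by induction on $n$; for $n=0$ it holds since
$G_0=\operatorname{Sym}(V)$. Let $n\geq1$ and
$\sigma\in\operatorname{Aut}(Q_n)$.

The piece $i=0$ of $Q_n$ is $Q_1$. In the pieces with $i\geq1$ both components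
are singletons. So $Q_n$ has the same domain $\iota[V]$ as $Q_1$ and the same
pairs with non-singleton second component. Hence (R1) and (R2) hold for $Q_n$,
and Lemma~\ref{lem:decode} gives $\sigma=j(\tau)$ with
$\tau\in\operatorname{Sym}(V)$.

Next, for all $p,q$,
\begin{equation}\label{eq:shift}
\langle\{p\},\{q\}\rangle\in Q_n\ \leftrightarrow\
\langle p,q\rangle\in Q_{n-1}.
\end{equation}
Indeed the piece $i=0$ contains no pair of two singletons, and for
$1\leq i<n$ the $i$-th piece of $Q_n$ consists of the pairs
$\langle\{\iota^{i}(a)\},\{\iota^{i-1}(b)\}\rangle$ with $a\in b$, $b\neq\{a\}$,
that is, of the pairs $\langle\{p\},\{q\}\rangle$ with $\langle p,q\rangle$ in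
the $(i-1)$-st piece of $Q_{n-1}$.

Since $\sigma(\{p\})=\{\tau(p)\}$, \eqref{eq:shift} shows that
$\tau\in\operatorname{Aut}(Q_{n-1})$. By induction $\tau\in G_{n-1}$, so
$\sigma=j(\tau)\in G_n$.
\end{proof}

\begin{remark}\label{rem:sharp}
For $n\ge1$ the closed term $Q_n$ is $m$-symmetric for some $m$, by
Lemma~\ref{lem:inv}, but it is not $(n+2)$-symmetric. Otherwise
$G_{n-1}\subseteq\operatorname{Aut}(Q_n)\subseteq G_n$ by
Lemmas~\ref{lem:large} and~\ref{lem:small}, contradicting
$G_n\subsetneq G_{n-1}$. So the hierarchy of $m$-symmetric closed terms does not
collapse, and no single $m$ in Theorem~\ref{thm:main}(2) would suffice to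
deduce~(3) from Lemma~\ref{lem:inv}.
\end{remark}

\section{Measuring sets by ordinals}

The groups $G_0\supsetneq G_1\supsetneq\cdots$ decrease, but inclusion is only a
partial order on the groups $\operatorname{Aut}(x)$. For example, with
$b=\{\emptyset\}$, the group $\operatorname{Aut}(\{\langle b,b\rangle\})$ of all
permutations fixing $b$ is not contained in $G_1$, since it contains the
transposition of $\emptyset$ and $V$; and it does not contain $G_1$, since
$j(\pi)(b)=\{\pi(\emptyset)\}$. To speak of a group of \emph{smallest} size we
measure groups by values in a well-ordered set.

\paragraph{Ordinals in NF.}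
A \emph{well-ordering} is a reflexive linear order $W$ of its field such that
every nonempty subset of the field has a least element. Its \emph{order type}
is the set of all well-orderings isomorphic to it, and $NO$ is the set of all
order types. If the field of $W$ has members of type $0$, then $W$ and
isomorphisms have type $3$, order types have type $4$, and $NO$ has type $5$.
Write $\alpha\leq\beta$ if members of $\alpha$ are isomorphic to initial
segments of members of $\beta$. For $a$ in the field of $W$ let $W_a$ be the
restriction of $W$ to the strict predecessors of $a$. The proper initial
segments of $W$ are exactly the $W_a$: given a proper initial segment, take the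
least $a$ outside it. The following facts are standard
(see \cite{Rosser,Forster}); we recall the proofs to show that they are
stratified.

\begin{lemma}\label{lem:ord}
\textup{(a)} No well-ordering is isomorphic to a proper initial segment of
itself.

\textup{(b)} Of two well-orderings, one is isomorphic to an initial segment of
the other.

\textup{(c)} $\leq$ is a well-ordering of $NO$.
\end{lemma}

\begin{proof}
(a) Let $f:W\cong W_a$. Then $f(a)<a$, so there is a least $c$ with
$f(c)<c$. Applying $f$ gives $f(f(c))<f(c)$, which contradicts the choice of
$c$.

(b) Let $h=\{\langle a,b\rangle:W_a\cong W'_b\}$; this is a set, since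
$a,b$ get type $0$ and $W,W'$ and isomorphisms type $3$. By (a), $h$ is
single-valued and injective. Restricting isomorphisms $W_a\cong W'_b$ to
smaller segments shows that its domain and range are initial segments and that
it preserves order. If both segments were proper, say $W_a$ and $W'_b$, then
$h$ would be an isomorphism $W_a\cong W'_b$. So $\langle a,b\rangle\in h$, and
$a$ would be a strict predecessor of itself. Hence one of the segments is
everything, and $h$ or $h^{-1}$ is as required.

(c) Reflexivity and transitivity are clear, and totality is (b). If
$\alpha\leq\beta\leq\alpha$ and $\alpha\neq\beta$, then a member $W$ of $\alpha$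
is isomorphic to a proper initial segment of some $W'\in\beta$, and $W'$ to an
initial segment of $W$; composing, $W'$ is isomorphic to a proper initial
segment of itself, against (a). Now let $\alpha\in K\subseteq NO$, suppose
$\alpha$ is not least in $K$, and let $W\in\alpha$. Some element of $K$ is
$<\alpha$, hence is the order type of some $W_a$. The set of $a$ such that the
order type of $W_a$ is in $K$ exists ($a$ has type $0$, order types have type
$4$, and $K$ has type $5$). For its least element $a$, the order type of $W_a$
is least in $K$, because any smaller ordinal is the order type of some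
$W_{a'}$ with $a'<a$.
\end{proof}

\paragraph{The measure.}
Write $\alpha\preceq X$, and say that $\alpha$ \emph{embeds into} $X$, if some
$W\in\alpha$ has field $\subseteq X$. Then:
\begin{equation}\label{eq:prec}
\begin{aligned}
&\text{if }\beta\leq\alpha\preceq X,\text{ then }\beta\preceq X;\\
&\text{if }\alpha\preceq X\text{ and }X\text{ injects into }Y,
\text{ then }\alpha\preceq Y.
\end{aligned}
\end{equation}
For the first, restrict a $W\in\alpha$ with field $\subseteq X$ to an
initial segment of type $\beta$; for the second, move $W$ along the injection.
The formula $\alpha\preceq X$ is stratified, with $\alpha$ three types above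
$X$.

\paragraph{The yardsticks.}
We need ordinals that separate $\iota^n[V]$ from $\iota^{n'}[V]$ for
$n'$ larger than $n$. For a well-ordering $W$ let
$W^\iota=\{\langle\{a\},\{b\}\rangle:\langle a,b\rangle\in W\}$, and for
$W\in\alpha$ let $T\alpha$ be the order type of $W^\iota$. Since an isomorphism
$f:W\cong W'$ lifts to $W^\iota\cong W'^\iota$, $T$ is well defined. It is
injective: an isomorphism $g:W^\iota\cong W'^\iota$ unwraps to
$\{\langle a,b\rangle:\langle\{a\},\{b\}\rangle\in g\}$, an isomorphism
$W\cong W'$. The map $a\mapsto\{a\}$ is not a set given by comprehension, so
$T\alpha$ may well differ from $\alpha$.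
Let $\Omega$ be the order type of $\langle NO,\leq\rangle$. The Burali-Forti
argument would compare $\Omega$ with the order type of the ordinals below
$\Omega$; in NF it yields the following.

\begin{lemma}\label{lem:omega}
\textup{(a)} $\Omega\neq T^4\beta$ for every $\beta\in NO$.

\textup{(b)} $T^n\Omega\preceq\iota^n[V]$, but not
$T^n\Omega\preceq\iota^{n+4}[V]$.
\end{lemma}

\begin{proof}
(a) Let $W\in\beta$. The order type of $W_a$ is four types above $a$, so
$\iota^4(a)\mapsto(\text{order type of }W_a)$, for $a$ in the field of $W$, is
a set. It preserves order strictly by Lemma~\ref{lem:ord}(a), and its range is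
$\{\gamma:\gamma<\beta\}$. So it is an isomorphism from the fourfold singleton
image of $W$, a member of $T^4\beta$, onto $\leq$ restricted to
$\{\gamma:\gamma<\beta\}$. The latter is a proper initial segment of $NO$, since
it omits $\beta$. By Lemma~\ref{lem:ord}(a) its order type $T^4\beta$ is not
$\Omega$.

(b) The $n$-fold singleton image of $\langle NO,\leq\rangle$ belongs to
$T^n\Omega$ and has field $\iota^n[NO]\subseteq\iota^n[V]$. Now suppose
$W'\in T^n\Omega$ has field $\subseteq\iota^{n+4}[V]$, and put
\[
U=\{\langle a,b\rangle:
\langle\iota^{n+4}(a),\iota^{n+4}(b)\rangle\in W'\}.
\]
This is a set. It is a well-ordering, since for a nonempty subset $K$ of its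
field, $\iota^{n+4}[K]$ has a least element in $W'$. Let $\beta$ be its order
type. The $(n+4)$-fold singleton image of $U$ is $W'$, so
$T^{n+4}\beta=T^n\Omega$. As $T$ is injective, $T^4\beta=\Omega$, contradicting
(a).
\end{proof}

\begin{remark}\label{rem:desc}
The proof of (a) with $\beta=\Omega$ shows that $T^4\Omega<\Omega$. Since
$T$ preserves $<$ (lift an isomorphism $W\cong W'_b$ to
$W^\iota\cong(W'^\iota)_{\{b\}}$), we obtain
$\Omega>T^4\Omega>T^8\Omega>\cdots$, indexed by concrete numbers. This does not
contradict Lemma~\ref{lem:ord}(c): it only means that in no model of NF is
there a set with exactly these ordinals as members. But any set of ordinals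
that contains all of them has a least element, and this element lies
below all of them. The proof below uses precisely this.
\end{remark}

\section{The smallest automorphism groups}

\paragraph{The first instance.}
Let $x$ be $3$-symmetric, so that $\operatorname{Aut}(x)=\operatorname{Sym}(V)$.
The ordinal $T^3\Omega$ embeds into $\iota^3[V]$, and $\iota^3[V]$ injects into
$\operatorname{Sym}(V)$ by $\iota^3(b)\mapsto(\emptyset\ b)$; so
$T^3\Omega\preceq\operatorname{Aut}(x)$. On the other hand,
$\operatorname{Aut}(Q_7)$ injects into $\iota^7[V]$, and $T^3\Omega$ does not
embed there. Thus $Q_7$ has a smaller automorphism group than $x$ as measured by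
ordinals. The set $\{z:\neg(T^3\Omega\preceq\operatorname{Aut}(z))\}$ is
nonempty and contains no $3$-symmetric set. It does contain the closed term
$Q_7$, so it is not yet what we want. But if we replace $T^3\Omega$ by the
\emph{least} ordinal for which such a set is nonempty, all levels are handled
at once.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let
\[
L=\{\alpha\in NO:\exists x\ \neg(\alpha\preceq\operatorname{Aut}(x))\}.
\]
This is a set: with $x,\sigma$ of type $3$, well-orderings of permutations have
type $6$ and $\alpha$ has type $7$.

\emph{For every $n$, $T^n\Omega\in L$.} Indeed
$\operatorname{Aut}(Q_{n+4})$ injects into $\iota^{n+4}[V]$ by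
Lemma~\ref{lem:small}. If $T^n\Omega\preceq\operatorname{Aut}(Q_{n+4})$, then
$T^n\Omega\preceq\iota^{n+4}[V]$ by~\eqref{eq:prec}, contradicting
Lemma~\ref{lem:omega}(b).

In particular $L\neq\emptyset$. By Lemma~\ref{lem:ord}(c), $L$ has a least
element $\alpha_0$, and
\begin{equation}\label{eq:below}
\alpha_0\leq T^n\Omega\qquad\text{for every concrete }n.
\end{equation}
Put
\[
D=\{x:\neg(\alpha_0\preceq\operatorname{Aut}(x))\}.
\]
Written out, $D$ is
$\{x:\exists\alpha\,(\alpha\in L\wedge\forall\beta\,(\beta\in L\to
\alpha\leq\beta)\wedge\neg(\alpha\preceq\operatorname{Aut}(x)))\}$, with L
replaced by its definition. This is stratified, with $x$ of type $3$ and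
$\alpha,\beta$ of type $7$, and has no free variable besides $x$. So $D$ is a
closed stratified abstract.

(1) $D\neq\emptyset$, because $\alpha_0\in L$.

(2) Let $x$ be $m$-symmetric. Increasing $m$ if necessary, let $m=k+3$ with
$k\geq0$. By Lemmas~\ref{lem:transp} and~\ref{lem:large}, $\iota^{k+3}[V]$
injects into $G_k\subseteq\operatorname{Aut}(x)$. By
Lemma~\ref{lem:omega}(b), $T^{k+3}\Omega\preceq\iota^{k+3}[V]$. Hence
$T^{k+3}\Omega\preceq\operatorname{Aut}(x)$ by~\eqref{eq:prec}. By
\eqref{eq:below} with $n=k+3$, and~\eqref{eq:prec} again,
$\alpha_0\preceq\operatorname{Aut}(x)$. So $x\notin D$.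

(3) Let $t$ be a closed stratified abstract. By Lemma~\ref{lem:inv} there is an
$m$ such that NF proves that $t$ is $m$-symmetric. By (2),
$\mathrm{NF}\vdash t\notin D$.
\end{proof}

In other words, let $\lambda(x)$ be the least ordinal that does not embed into
$\operatorname{Aut}(x)$, for those $x$ for which there is one. Then
$\alpha_0$ is the minimum of $\lambda$ and $D$ is the set of all $x$ at which it
is attained. The number $m$ occurs in the verification only: each $n$
contributes one inequality~\eqref{eq:below}, and the definition of $\alpha_0$
refers to none of them.

\section{Stronger forms}\label{sec:strong}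

In a model $M$ of NF, an element is called $m$-symmetric if $M$ satisfies that
it is, and symmetric if it is $m$-symmetric for some $m\in\mathbb N$; here
$\mathbb N$ is the set of concrete natural numbers.

\begin{theorem}\label{thm:models}
\textup{(a)} In every model $M$ of NF there is an element that is $m$-symmetric
for no $m\in\mathbb N$. So no model of NF consists of symmetric elements, and in
particular no model of NF has all its elements denoted by closed stratified
abstracts.

\textup{(b)} If $M\models\mathrm{NF}$ and $A\subseteq M$ consists of symmetric
elements and contains $D^M$ and $\emptyset^M$, then $(A,\in)$ is not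
extensional.
\end{theorem}

\begin{proof}
(a) By Theorem~\ref{thm:main}(1), $D^M$ has an element, and by (2) no element
of it is $m$-symmetric for any $m\in\mathbb N$. By Lemma~\ref{lem:inv} such an
element is not denoted by a closed stratified abstract.

(b) $D^M\neq\emptyset^M$, but neither has a member in $A$.
\end{proof}

In terms of omitting types: the type consisting of all formulas $x\neq t$, for
$t$ a closed stratified abstract, is implied by the single formula $x\in D$, and
so is the type consisting of the formulas ``$x$ is not $m$-symmetric'' for all
$m$. Since NF proves $\exists x\,(x\in D)$, no model of NF omits either type.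

\paragraph{Typed set theory.}
The argument does not need the identification of types that NF makes. Let TZT be
simple type theory with types indexed by $\mathbb Z$, with extensionality and
full comprehension at each type. A closed term of type $i+1$ is an expression
$\{x:\Phi\}$ whose only free variable $x$ in $\Phi$ has type $i$; term models
are formed from the closed terms of all types, with membership and equality as a
complete extension decides them. As for NF, completing TZT adds no terms. By a
permutation of type $r$ we mean a permutation of the universe of objects of type
$r$. Call $x$ of type $i$ \emph{symmetric} if for some $k\geq0$ we have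
$j^k(\pi)(x)=x$ for every permutation $\pi$ of type $i-k$.

\begin{theorem}\label{thm:TZT}
For each $i$ there is a closed term $D_i$ of type $i+1$ which TZT proves
nonempty and such that, for each $k$, TZT proves that no member of $D_i$ is
fixed by all $j^k(\pi)$, with $\pi$ ranging over the permutations of type $i-k$.
Hence no model of TZT has only symmetric elements, and
no term model of a consistent complete extension of TZT is extensional.
\end{theorem}

\begin{proof}
By shifting types we may take $i=3$. The proof of Theorem~\ref{thm:main} uses
stratified formulas throughout; we attach types to it. Let $V_r$ be the set of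
all objects of type $r$, and $S_r$ the set of all permutations of $V_r$; the
elements of $S_r$ are objects of type $r+3$. Every type is nonempty, as it
contains its empty set; hence every type has at least two elements, its empty
set and its universal set. This gives $V_r\neq\{a\}$, as needed for (R1).

\emph{Groups.} Relations $x$ on $V_0$ have type $3$, as have the elements of
$S_0$ and of $\operatorname{Aut}(x)\subseteq S_0$. Put
$G_k=\{j^k(\pi):\pi\in S_{-k}\}\subseteq S_0$. It is in bijection with
$\iota^k[S_{-k}]$, whose elements have type $3$, so $G_k$ injects into
$\iota^k[V_{3-k}]$. If $x$ of type $3$ is fixed by all $j^{k+3}(\pi)$ with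
$\pi\in S_{-k}$, then $G_k\subseteq\operatorname{Aut}(x)$, as in
Lemma~\ref{lem:large}. The transpositions of the empty set of type $-k$ with
elements of $V_{-k}$, lifted $k$ times, give an injection of
$\iota^{k+3}[V_{-k}]$ into $G_k$.

\emph{The relations $Q_n$.} In the $i$-th piece of $Q_n$, for $0\leq i<n$, let
$a$ have type $-i-1$ and $b$ type $-i$. Then $Q_n$ is a relation on $V_0$
defined from types $\geq-n$. In Lemma~\ref{lem:decode}, $\sigma\in S_0$ and
$\tau\in S_{-1}$; in the induction for Lemma~\ref{lem:small}, $\tau$ is an
automorphism of the version of $Q_{n-1}$ on $V_{-1}$. So that induction is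
carried out for all base types simultaneously, and yields
$\operatorname{Aut}(Q_n)\subseteq G_n$.

\emph{Ordinals.} Let $NO_r$ be the set of ordinals that are objects of type
$r$, that is, the order types of well-orderings of objects of type $r-4$. Its
order type $\Omega_r$ is an ordinal of type $r+4$. The operation $T$ takes
ordinals of type $r$ to ordinals of type $r+1$ and is injective. The proof of
Lemma~\ref{lem:omega}(a) shows $\Omega_r\neq T^4\beta$ for every
$\beta\in NO_r$. In place of $T^n\Omega$ use the ordinal
$\Omega^{(n)}=T^n\Omega_{3-n}$, which has type $7$ for every $n$. Then
$\Omega^{(n)}\preceq\iota^n[V_{3-n}]$. But not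
$\Omega^{(n)}\preceq\iota^{n+4}[V_{-n-1}]$: unwrapping would give a well-ordering
of objects of type $-n-1$, whose order type $\beta\in NO_{3-n}$ satisfies
$T^{n+4}\beta=T^n\Omega_{3-n}$ and hence $T^4\beta=\Omega_{3-n}$.

\emph{Conclusion.} Let $L$ be the set of ordinals $\alpha$ of type $7$ with
$\neg(\alpha\preceq\operatorname{Aut}(x))$ for some $x$ of type $3$. Since
$\operatorname{Aut}(Q_{n+4})\subseteq G_{n+4}$ injects into
$\iota^{n+4}[V_{-n-1}]$, every $\Omega^{(n)}$ is in $L$. Let
$\alpha_0=\min L$ and
$D_3=\{x:\neg(\alpha_0\preceq\operatorname{Aut}(x))\}$, a nonempty set of type
$4$ given by a closed term. If $x$ of type $3$ is fixed by all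
$j^{k+3}(\pi)$ with $\pi\in S_{-k}$, then
\[
\alpha_0\leq\Omega^{(k+3)}\preceq\iota^{k+3}[V_{-k}],
\]
and $\iota^{k+3}[V_{-k}]$ injects into $G_k\subseteq\operatorname{Aut}(x)$; so
$x\notin D_3$. An object fixed by all $j^k(\pi)$ is also fixed by all
$j^{k'}(\pi)$ with $k'\geq k$, because $j^{k'}(\pi)=j^k(j^{k'-k}(\pi))$; this
covers the exponents below $3$. So for each $k$ no member of $D_3$ is fixed by
all $j^k(\pi)$.

It follows that no model of TZT has only symmetric elements. For
term models, let $t$ be a closed term of type $i$, and let $\ell$ be a
lower bound for the types of all variables in its definition; then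
$\ell\leq i-1$. The proof of
Lemma~\ref{lem:inv} shows that $t$ is fixed by $j^{i-\ell}(\pi)$ for all
$\pi\in S_\ell$. So TZT proves $t\notin D_i$, and in the term model of a
consistent complete extension the terms $D_i$ and $\emptyset$ of type $i+1$ are
distinct and both without members.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Forster} Forster, \emph{Set Theory with a Universal Set}.
\bibitem{Rosser} Rosser, \emph{Logic for Mathematicians}.
\end{thebibliography}

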